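\title{Corson compacta and isomorphic embeddings of spaces $C(K)$}

\begin{abstract}
Let $L$ be a Corson compact and let $K$ be a compact space such that $C(K)$ is isomorphic to a subspace of $C(L)$. We show that it is not a theorem of ZFC that $K$ is Corson: under the continuum hypothesis there are a Corson compact $L$ and a compact space $K$ that is not Corson with $C(K)$ isomorphic to $C(L)$. More precisely, the statement is equivalent in ZFC to Martin's axiom $\mathrm{MA}_{\omega_1}$ for measure algebras. The spaces $K$ and $L$ arise from one Corson compact by adding a sequence of isolated points in two ways that measures with nonseparable support cannot tell apart.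
\end{abstract}

\section{Introduction}

Compact spaces are Hausdorff and nonempty, and $\mathbb N=\{1,2,\dots\}$. For a set $\Gamma$ and $x\in\mathbb R^\Gamma$ let $\operatorname{supp}x=\{\gamma\in\Gamma:x(\gamma)\ne0\}$, and let
\[
\Sigma(\Gamma)=\{x\in\mathbb R^\Gamma:\operatorname{supp}x\text{ is countable}\}
\]
carry the topology inherited from the product $\mathbb R^\Gamma$. A compact space is a \emph{Corson compact} if it is homeomorphic to a subset of some $\Sigma(\Gamma)$. Each point of such a space uses countably many coordinates, while the whole space may use uncountably many. Compact metrizable spaces embed in $\mathbb R^{\mathbb N}$ and so are Corson. The simplest nonmetrizable example is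
\[
H=\{t\in 2^{\omega_1}:t_\xi=1\text{ for at most one }\xi\}=\{0\}\cup\{e_\xi:\xi<\omega_1\},
\]
where $2^{\omega_1}=\{0,1\}^{\omega_1}$ and $e_\xi$ is the point with support $\{\xi\}$. The set $H$ is closed in the cube, and its uncountably many points $e_\xi$ are isolated.

Let $C(K)$ be the Banach space of continuous real functions on a compact space $K$ with the supremum norm; $\cong$ denotes isomorphism (linear homeomorphism) of Banach spaces.

\begin{quote}
\textbf{Question.} Let $L$ be a Corson compact and $K$ a compact space such that $C(K)$ is isomorphic to a subspace of $C(L)$. Is it a theorem of ZFC that $K$ is a Corson compact?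
\end{quote}

It is known that the assertion ``$K$ must be Corson'' is consistent with ZFC, and two special cases suggest that it should simply be true. If $L$ is metrizable, then $C(L)$ is separable, so $C(K)$ is separable and $K$ is metrizable. If the embedding is $f\mapsto f\circ\rho$ for a continuous surjection $\rho:L\to K$, then $K$ is Corson because continuous images of Corson compacta are Corson \cite{MR,Gu}. A general embedding does not come from a map of points, but its adjoint is a map of measures: it sends the dual ball of $C(L)$ continuously onto a set that contains a copy of $K$. So the assertion holds whenever the dual ball of $C(L)$ is Corson, and this depends on the measures that $L$ carries.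

\emph{Measures} on compact spaces are finite regular Borel measures, $M(K)=C(K)^*$ carries the weak$^*$ topology, and $B_{M(K)}$ is its closed unit ball. A compact space has \emph{property \textup{(M)}} if every probability measure on it has separable support. Whether all Corson compacta have (M) is governed by the following statement.

\begin{itemize}
\item[$(\star)$] There are a compact space $S$, a probability measure $\nu$ on $S$, a number $\varepsilon>0$ and closed sets $F_\xi\subset S$ $(\xi<\omega_1)$ with $\nu(F_\xi)\ge\varepsilon$ for all $\xi$, such that every $s\in S$ lies in only countably many $F_\xi$.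
\end{itemize}

If $\nu(F_k)\ge\varepsilon$ for $k\in\mathbb N$, then $\nu(\bigcap_n\bigcup_{k\ge n}F_k)\ge\varepsilon$, so some point lies in infinitely many $F_k$; statement $(\star)$ says that the analogue for $\omega_1$ sets fails. The topological requirements are what gives $(\star)$ its content. Without them ZFC provides an example: on $\omega_1$ give countable sets measure $0$ and their complements measure $1$, and take $F_\xi=\{\eta:\eta>\xi\}$.

Finally we recall the relevant form of Martin's axiom. A \emph{measure algebra} is a complete Boolean algebra $\mathfrak B$ with a function $\mu:\mathfrak B\to[0,1]$ such that $\mu(1)=1$, $\mu(b)>0$ for $b\ne0$, and $\mu(\sup_kb_k)=\sum_k\mu(b_k)$ for pairwise disjoint $b_1,b_2,\dots$. Put $\mathfrak B^+=\mathfrak B\setminus\{0\}$. A set $D\subset\mathfrak B^+$ is \emph{dense} if below every element of $\mathfrak B^+$ there is an element of $D$; a \emph{filter} in $\mathfrak B^+$ is an upward closed subset in which any two elements have a common lower bound. The axiom $\mathrm{MA}_{\omega_1}(\mathrm{ma})$ says: for every measure algebra $\mathfrak B$ and every family of $\omega_1$ dense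 subsets of $\mathfrak B^+$, some filter in $\mathfrak B^+$ meets all of them. Martin's axiom $\mathrm{MA}_{\omega_1}$ asserts the same for all partial orders without uncountable antichains (ccc orders). A family of pairwise disjoint elements of $\mathfrak B^+$ has at most $k$ members of measure $\ge1/k$ and so is countable; thus $\mathrm{MA}_{\omega_1}$ implies $\mathrm{MA}_{\omega_1}(\mathrm{ma})$.

\begin{theorem}\label{thm:main}
\begin{enumerate}
\item[(a)] The continuum hypothesis CH implies $(\star)$.
\item[(b)] If $(\star)$ holds, there are zero-dimensional compact spaces $K$ and $L$, both embeddable in $2^{\omega_1}$, such that $L$ is Corson, $K$ is not Corson, and $C(K)\cong C(L)$.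
\end{enumerate}
\end{theorem}

Since CH is consistent relative to ZFC, the answer to the Question is \emph{no}, provided that ZFC is consistent. Together with the consistency result quoted above, the assertion ``$K$ must be Corson'' is independent of ZFC. The next theorem determines when it holds. A Banach space $E$ is a \emph{quotient} of $C(L)$ if there is a bounded linear surjection $C(L)\to E$.

\begin{theorem}\label{thm:equiv}
In ZFC the following are equivalent, where $K$ and $L$ range over compact spaces.
\begin{enumerate}
\item[(1)] $\mathrm{MA}_{\omega_1}(\mathrm{ma})$.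
\item[(2)] Every Corson compact has property \textup{(M)}.
\item[(3)] If $L$ is Corson and $C(K)$ is isomorphic to a subspace of a quotient of $C(L)$, then $K$ is Corson.
\item[(4)] If $L$ is Corson and $C(K)$ is isomorphic to a subspace of $C(L)$, then $K$ is Corson.
\item[(5)] If $L$ is Corson and $C(K)$ is isomorphic to $C(L)$, then $K$ is Corson.
\item[(6)] $(\star)$ fails.
\end{enumerate}
\end{theorem}

The equivalence of (1) and (2) is due to Kunen and van Mill; it is reproved here. The implication $(2)\Rightarrow(3)$ holds for each $L$ separately.

\begin{theorem}\label{thm:M}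
If $L$ is a Corson compact with property \textup{(M)} and $C(K)$ is isomorphic to a subspace of a quotient of $C(L)$, then $K$ is a Corson compact with property \textup{(M)}.
\end{theorem}

Theorem~\ref{thm:M} is proved in Section~\ref{sec:ball}. Sections~\ref{sec:iso} and~\ref{sec:level} develop the two ingredients of the counterexample, which is assembled in Section~\ref{sec:KL}. Section~\ref{sec:MA} completes the proof of Theorem~\ref{thm:equiv}.

\section{Preliminaries}\label{sec:pre}

\begin{lemma}\label{lem:corson}
Let $Z$ be a Corson compact.
\begin{enumerate}
\item[(a)] Closed subspaces of $Z$ and Hausdorff continuous images of $Z$ are Corson.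
\item[(b)] The closure of a countable subset of $Z$ is second countable.
\item[(c)] $Z$ is Fr\'echet--Urysohn: if $x\in\overline A$ and $A\subset Z$, then some sequence in $A$ converges to $x$.
\end{enumerate}
\end{lemma}

\begin{proof}
Let $Z\subset\Sigma(\Gamma)$. In (a), the case of subspaces is immediate and the case of images is the theorem of Michael and Rudin \cite{MR} and Gul'ko \cite{Gu}.

(b) If $D\subset Z$ is countable, then $\Gamma'=\bigcup_{x\in D}\operatorname{supp}x$ is countable. The points of $\mathbb R^\Gamma$ that vanish off $\Gamma'$ form a closed set, homeomorphic to $\mathbb R^{\Gamma'}$, and this set contains $\overline D$.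

(c) For $y\in Z$ fix finite sets $\Phi_1(y)\subset\Phi_2(y)\subset\cdots$ with union $\operatorname{supp}y$. Choose recursively $y_n\in A$ with $|y_n(\gamma)-x(\gamma)|<1/n$ for all $\gamma\in\Phi_n(x)\cup\Phi_n(y_1)\cup\dots\cup\Phi_n(y_{n-1})$. If $\gamma$ lies in the support of $x$ or of some $y_j$, the inequality holds for all large $n$; otherwise $y_n(\gamma)=0=x(\gamma)$ for all $n$. So $y_n\to x$.
\end{proof}

We use the following textbook facts about a compact space $K$. Regularity of a measure $\nu\ge0$ means that $\nu(B)$ is the supremum of $\nu(C)$ over compact $C\subset B$, for every Borel set $B$. The union of all open null sets is null, because each compact subset of it is covered by finitely many of them. Its complement $\operatorname{supp}\nu$ has full measure, and every nonempty relatively open subset of $\operatorname{supp}\nu$ has positive measure. By the Riesz representation theorem the elements $\mu$ of $M(K)$ are the signed measures, with $\|\mu\|=|\mu|(K)$; we write $\mu(f)=\int f\,d\mu$. The ball $B_{M(K)}$ is compact (Banach--Alaoglu), and $x\mapsto\delta_x$ embeds $K$ in it. A subalgebra of $C(K)$ that contains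 the constants and separates points is dense (Stone--Weierstrass), and continuous functions on closed subsets of $K$ extend to $K$ (Tietze).

\section{Dual balls and property (M)}\label{sec:ball}

\begin{proposition}\label{prop:ball}
For a compact space $K$, the ball $B_{M(K)}$ is Corson if and only if $K$ is Corson and has property \textup{(M)}.
\end{proposition}

\begin{proof}
Let $K\subset\Sigma(\Gamma)$ have (M). We need coordinates on $B_{M(K)}$, and the moments of a measure are the natural ones. For a finite multiset $\sigma$ of elements of $\Gamma$ let $u_\sigma(x)=\prod_{\gamma\in\sigma}x(\gamma)$, with $u_\emptyset=1$. The map $\mu\mapsto(\mu(u_\sigma))_\sigma$ is continuous on $B_{M(K)}$. It is injective, since the span of the $u_\sigma$ is dense in $C(K)$ by Stone--Weierstrass; so it is an embedding of the compact ball. Fix $\mu\neq0$. By (M), $\operatorname{supp}|\mu|$ has a countable dense subset, so, as in the proof of Lemma~\ref{lem:corson}(b), all its points vanish off one countable set $\Gamma'\subset\Gamma$. If $\sigma$ contains an element outside $\Gamma'$, then $u_\sigma=0$ on $\operatorname{supp}|\mu|$ and $\mu(u_\sigma)=0$.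 There are countably many finite multisets of elements of $\Gamma'$, so $\mu$ has countably many nonzero moments.

Conversely, let $B_{M(K)}$ be Corson. Its closed subspace $\{\delta_x:x\in K\}$ shows that $K$ is Corson. Let $\mu$ be a probability measure on $K$. Given $f_1,\dots,f_k\in C(K)$ and $\theta>0$, partition $K$ into finitely many nonempty Borel sets $B_j$ on which each $f_i$ oscillates by less than $\theta$, and pick $x_j\in B_j$; then $\mu'=\sum_j\mu(B_j)\delta_{x_j}$ satisfies $|\mu(f_i)-\mu'(f_i)|\le\theta$. Thus $\mu$ lies in the closure of the finitely supported probabilities, and by Lemma~\ref{lem:corson}(c) it is the limit of a sequence $(\mu_n)$ of them. Let $D$ be the countable union of their supports. If $C\subset K\setminus\overline D$ is compact, take a continuous $f:K\to[0,1]$ equal to $1$ on $C$ and to $0$ on $\overline D$; then $\mu(C)\le\mu(f)=\lim_n\mu_n(f)=0$. By regularity $\operatorname{supp}\mu\subset\overline D$, and $\overline D$ is second countable by Lemma~\ref{lem:corson}(b). So $\operatorname{supp}\mu$ is separable.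
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:M}]
Let $P:C(L)\to E$ be a bounded linear surjection and $J:C(K)\to E$ a bounded operator with $\|Jf\|\ge c\|f\|$, where $c>0$. By Proposition~\ref{prop:ball}, $B_{M(L)}$ and its multiples are Corson. The adjoint $P^*$ is weak$^*$ continuous and injective, so it maps $B_{E^*}$ homeomorphically onto a closed subset of $\|P\|B_{M(L)}$. Hence $B_{E^*}$ is Corson, and by Lemma~\ref{lem:corson}(a) so is $J^*(B_{E^*})\subset M(K)$. If $\mu\in cB_{M(K)}$, the functional $Jf\mapsto\mu(f)$ on the range of $J$ has norm at most $1$, and a Hahn--Banach extension $\psi\in B_{E^*}$ of it satisfies $J^*\psi=\mu$. So $cB_{M(K)}$ is a closed subset of $J^*(B_{E^*})$ and is Corson. Now Proposition~\ref{prop:ball} applies to $K$.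
\end{proof}

If a Corson compact $L$ fails (M), this proof breaks down, but no counterexample appears yet. The space $B_{M(L)}$ is then not Corson, but the obvious embedding $C(L)\to C(B_{M(L)})$ goes in the wrong direction. A counterexample has to be built.

\section{Adding a sequence of isolated points}\label{sec:iso}

We want to change a compact space enough to destroy the Corson property and so little that the function space does not notice. The change will consist of countably many isolated points.

Let $Y$ be compact and $X\subset Y$ closed, and suppose that $Y\setminus X=\{y_n:n\in\mathbb N\}$ with distinct points $y_n$ isolated in $Y$. We call $Y$ an \emph{extension of $X$ by $(y_n)$}. A function $h:Y\to\mathbb R$ that vanishes on $X$ is continuous if and only if $h(y_n)\to0$. Indeed, if $h$ is continuous, each set $\{|h|\ge\theta\}$ with $\theta>0$ is compact and consists of isolated points, so it is finite; and if $h(y_n)\to0$, then $h$ is a uniform limit of linear combinations of the continuous functions $\mathbf 1_{\{y_n\}}$. So restriction maps $C(Y)$ onto $C(X)$ with kernel $c_0$. To split $C(Y)$ as $C(X)\oplus c_0$ we should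 extend each $g\in C(X)$ to $Y$ in a linear way, and the value of the extension at $y_n$ is then a functional $m_n(g)$. We say that a sequence $(m_n)$ in $B_{M(X)}$ \emph{shadows} $(y_n)$ if
\[
f(y_n)-m_n(f|_X)\to0\qquad\text{for every }f\in C(Y).
\]

\begin{lemma}\label{lem:split}
Let $Y$ be an extension of $X$ by $(y_n)$, and let $(m_n)$ shadow $(y_n)$.
\begin{enumerate}
\item[(a)] $C(Y)\cong C(X)\oplus c_0$.
\item[(b)] Every accumulation point of $\{y_n:n\in\mathbb N\}$ lies in $Z=\overline{\bigcup_n\operatorname{supp}|m_n|}$.
\end{enumerate}
\end{lemma}

\begin{proof}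
(a) Give $C(X)\oplus c_0$ the maximum norm and put
\[
Tf=\bigl(f|_X,\ (f(y_n)-m_n(f|_X))_n\bigr),\qquad f\in C(Y).
\]
The operator $T$ is linear with values in $C(X)\oplus c_0$, and $\|Tf\|\le2\|f\|$. Since $|f(y_n)|\le|f(y_n)-m_n(f|_X)|+\|f|_X\|$, also $\|f\|\le2\|Tf\|$. Given $(g,c)\in C(X)\oplus c_0$, let $\tilde g\in C(Y)$ extend $g$, and let $h=0$ on $X$ and $h(y_n)=c_n-(\tilde g(y_n)-m_n(g))$. Then $h(y_n)\to0$, so $h$ is continuous, and $T(\tilde g+h)=(g,c)$.

(b) If an accumulation point $x$ were not in $Z$, some $f\in C(Y)$ would vanish on $Z$ and equal $1$ on a neighborhood of $x$. Then $m_n(f|_X)=0$ for all $n$, while $f(y_n)=1$ for infinitely many $n$.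
\end{proof}

Part (a) does not depend on how the $y_n$ accumulate: any two shadowed extensions of $X$ have isomorphic function spaces. If $y_n\to x\in X$, the constant sequence $\delta_x$ shadows $(y_n)$; this will give $L$. For $K$ we need a shadowed extension of a Corson compact that is not Corson. By Lemma~\ref{lem:corson}(b), it fails to be Corson as soon as $\{y_n\}$ has an uncountable discrete set of accumulation points, and an almost disjoint family produces such a sequence.

Fix infinite sets $A_\xi\subset\mathbb N$ $(\xi<\omega_1)$ with $A_\xi\cap A_\eta$ finite for $\xi\ne\eta$. (Enumerate the rationals by $\mathbb N$, take $\omega_1$ distinct reals, and let $A_\xi$ index a sequence of distinct rationals converging to the $\xi$th real.) All spaces below live in $T\times2^{\omega_1}$, where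
\[
T=\{0\}\cup\{1/n:n\in\mathbb N\}\cup\{-1/n:n\in\mathbb N\}\subset\mathbb R.
\]
The coordinate functions are $\tau$ and $\pi_\xi$, so that $\pi_\xi(\tau,t)=t_\xi$, and the cube is ordered coordinatewise. Let
\[
a_n=(\mathbf 1_{A_\xi}(n))_{\xi<\omega_1}\in2^{\omega_1},\qquad q_n=(-1/n,a_n),\qquad p_\xi=(0,e_\xi).
\]
One lemma gives the compactness of every space that we build.

\begin{lemma}\label{lem:glue}
Let $Z\subset T\times2^{\omega_1}$ and $Z_\tau=\{t:(\tau,t)\in Z\}$. Suppose that $Z_0=H$ and that for every $n$ the sets $Z_{1/n}$ and $Z_{-1/n}$ are closed and contained in $\{t:t\le a_n\}$. Then $Z$ is compact, zero-dimensional and embeddable in $2^{\omega_1}$.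
\end{lemma}

\begin{proof}
Let $(\tau,t)\notin Z$. If $\tau\ne0$, then $\tau$ is isolated in $T$ and $\{\tau\}\times(2^{\omega_1}\setminus Z_\tau)$ is a neighborhood of $(\tau,t)$ missing $Z$. If $\tau=0$, then $t\notin H$, so $t_\xi=t_\eta=1$ for some $\xi\ne\eta$. Choose $N$ with $A_\xi\cap A_\eta\subset\{1,\dots,N\}$ and let $U=\{(\tau',t'):|\tau'|<1/N,\ t'_\xi=t'_\eta=1\}$. A point of $U\cap Z$ cannot have $\tau'=0$, since $t'\notin H$, and it cannot have $\tau'=\pm1/n$, since then $n>N$, while $t'\le a_n$ gives $n\in A_\xi\cap A_\eta$. So $Z$ is closed, hence compact. The indicator functions of the isolated points of $T$ embed $T$ in a countable power of $\{0,1\}$, so $T\times2^{\omega_1}$ embeds in $2^{\omega_1}$; subspaces of the cube have a base of clopen sets.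
\end{proof}

\begin{lemma}\label{lem:K0}
The space $K_0=(\{0\}\times H)\cup\{q_n:n\in\mathbb N\}$ is compact and not Corson, and every $p_\xi$ is an accumulation point of $\{q_n:n\in\mathbb N\}$.
\end{lemma}

\begin{proof}
Compactness follows from Lemma~\ref{lem:glue}. Let $n\to\infty$ within $A_\xi$. Then $\tau(q_n)\to0$ and $\pi_\xi(q_n)=1$, and for $\eta\ne\xi$ we have $\pi_\eta(q_n)=0$ for all but finitely many $n\in A_\xi$; so $q_n\to p_\xi$. The open set $\{\pi_\xi=1\}$ contains no $p_\eta$ with $\eta\neq\xi$, so $\{p_\xi:\xi<\omega_1\}$ is an uncountable discrete subspace of $\overline{\{q_n:n\in\mathbb N\}}$. A second countable space has no such subspace, so Lemma~\ref{lem:corson}(b) shows that $K_0$ is not Corson.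
\end{proof}

\begin{example}[the first attempt fails]\label{ex:first}
The space $K_0$ is an extension of the Corson compact $\{0\}\times H$ by $(q_n)$, but $(q_n)$ is not shadowed there. A measure $\nu\ge0$ on $H$ has $\nu(\{e_\xi\})>0$ for countably many $\xi$, and the other $e_\xi$ are open null points, so $\operatorname{supp}\nu$ is countable. The closure of a countable subset of $H$ adds at most the point $0$. So the set $Z$ of Lemma~\ref{lem:split}(b) would be countable, while it must contain all $p_\xi$.
\end{example}

The remedy is to enlarge $\{0\}\times H$ to a compact $X\subset T\times2^{\omega_1}$ that consists of countably supported points and carries more measures. Suppose that probabilities $m_n$ on such an $X$ shadow $(q_n)$. Testing on $\pi_\xi$ gives $m_n(\{\pi_\xi=1\})-\mathbf 1_{A_\xi}(n)\to0$, so for each $\xi$ there is $n\in A_\xi$ with $m_n(\{\pi_\xi=1\})\ge\frac12$. One $n$ serves uncountably many $\xi$, and the corresponding sets $X\cap\{\pi_\xi=1\}$ witness $(\star)$ with $\nu=m_n$. Thus $(\star)$ is necessary for this plan. The next two sections show that it is sufficient.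

\section{A measure that imitates a point}\label{sec:level}

First we record where witnesses of $(\star)$ come from.

\begin{lemma}\label{lem:null}
Let $\nu$ be a probability measure on a compact space $S$, and let $S=\bigcup_{\eta<\omega_1}N_\eta$ with Borel null sets $N_\eta$. Then for every $\varepsilon\in(0,1)$ there are closed sets $F_\xi$ such that $S,\nu,\varepsilon,(F_\xi)$ witness $(\star)$.
\end{lemma}

\begin{proof}
For $\xi<\omega_1$ the countable union $\bigcup_{\eta\le\xi}N_\eta$ is null, so by regularity its complement contains a compact $F_\xi$ with $\nu(F_\xi)\ge\varepsilon$. A point of $N_\eta$ lies in $F_\xi$ only if $\xi<\eta$.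
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}\textup{(a)}]
Under CH write $[0,1]=\{x_\eta:\eta<\omega_1\}$ and apply Lemma~\ref{lem:null} to Lebesgue measure and $N_\eta=\{x_\eta\}$.
\end{proof}

\begin{remark}
In the same way $(\star)$ holds whenever $[0,1]$ is a union of $\omega_1$ Lebesgue null sets, since each of them is contained in a Borel null set.
\end{remark}

Given a family $(G_\xi)$ of closed subsets of a compact space $W$, record for each $w\in W$ the pattern $\varphi(w)$ of the sets that contain it. The map $\varphi$ need not be continuous, and its range need not be closed. But if $w_i\to w$ and $\varphi(w_i)\to t$, then $t\le\varphi(w)$, because the $G_\xi$ are closed. So we take all patterns below some $\varphi(w)$.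

\begin{lemma}\label{lem:level}
Let $W$ be compact, let $G_\xi\subset W$ $(\xi<\omega_1)$ be closed sets, possibly empty, such that each $w\in W$ lies in countably many of them, and let $\mathcal A$ be a $\sigma$-algebra on $W$ containing all $G_\xi$. Put
\[
\varphi(w)=(\mathbf 1_{G_\xi}(w))_{\xi<\omega_1},\qquad Y=\{t\in2^{\omega_1}:t\le\varphi(w)\text{ for some }w\in W\}.
\]
Then $Y$ is a compact subset of $\Sigma(\omega_1)$ containing $\varphi(W)$, and $g\circ\varphi$ is $\mathcal A$-measurable for every $g\in C(Y)$.
\end{lemma}

\begin{proof}
The set of all $(w,t)\in W\times2^{\omega_1}$ such that, for every $\xi$, $t_\xi=0$ or $w\in G_\xi$ is an intersection of closed sets, and $Y$ is its projection. If $t\le\varphi(w)$, then $\operatorname{supp}t\subset\{\xi:w\in G_\xi\}$ is countable. The functions $g\in C(Y)$ with $g\circ\varphi$ measurable form a uniformly closed algebra that contains the constants and the coordinates $t\mapsto t_\xi$, which compose with $\varphi$ to $\mathbf 1_{G_\xi}$. By Stone--Weierstrass this algebra is $C(Y)$.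
\end{proof}

\begin{example}[one level, under CH]\label{ex:level}
Let $\lambda$ be Lebesgue measure on $W=[0,1]$, let $0<\delta<1$, and take $G_\xi$ from Lemma~\ref{lem:null} with $\lambda(G_\xi)\ge1-\delta$. Then $m(g)=\int g\circ\varphi\,d\lambda$ defines a probability measure on the Corson compact $Y$. Let $\mathbf 1\in2^{\omega_1}$ be the point with all coordinates $1$, and let $f$ be a function on the cube that depends on the coordinates $\xi_1,\dots,\xi_k$ only. For $w\in G_{\xi_1}\cap\dots\cap G_{\xi_k}$ we have $f(\varphi(w))=f(\mathbf 1)$, and the remaining $w$ form a set of measure at most $k\delta$. Hence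
\[
|m(f|_Y)-f(\mathbf 1)|\le\int|f(\varphi(w))-f(\mathbf 1)|\,d\lambda(w)\le2k\delta\|f\|.
\]
So $m$ lives on countably supported points and yet, up to an error of order $\delta$, acts like the point mass at $\mathbf 1$, whose support is all of $\omega_1$.
\end{example}

This is the mechanism of the proof. The error cannot be removed: closed sets of measure $1$ have nonempty finite intersections and so have a common point, which means that $\varepsilon<1$ in $(\star)$. Shadowing asks only that the error tend to $0$, so we use a sequence of levels, the $n$th one imitating $a_n$. Two difficulties remain. Statement $(\star)$ provides one fixed $\varepsilon$, which has to be pushed toward $1$; independent repetitions do this. And the levels must converge to a set of countably supported points; Lemma~\ref{lem:glue} ensures this if the $n$th level uses only coordinates $\xi$ with $n\in A_\xi$.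

\section{The spaces $K$ and $L$}\label{sec:KL}

\begin{proof}[Proof of Theorem~\ref{thm:main}\textup{(b)}]
Let $S,\nu,\varepsilon,(F_\xi)$ witness $(\star)$.

\medskip\noindent\emph{The levels.} For $n\in\mathbb N$ let $\mathcal A_n$ be the product of $n$ copies of the Borel $\sigma$-algebra of $S$, and let $\nu^n$ be the product measure on $\mathcal A_n$; no regularity of $\nu^n$ will be needed. Put
\[
G^n_\xi=\begin{cases}\{s\in S^n:s_i\in F_\xi\text{ for some }i\le n\}&\text{if }n\in A_\xi,\\ \emptyset&\text{if }n\notin A_\xi.\end{cases}
\]
For $n\in A_\xi$ the complement of $G^n_\xi$ is the open rectangle $(S\setminus F_\xi)^n$. So $G^n_\xi$ is closed and belongs to $\mathcal A_n$, and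
\begin{equation}\label{eq:amp}
\nu^n(S^n\setminus G^n_\xi)\le(1-\varepsilon)^n\qquad\text{whenever }n\in A_\xi.
\end{equation}
A point $s\in S^n$ lies in $G^n_\xi$ only if one of $s_1,\dots,s_n$ lies in $F_\xi$, which happens for countably many $\xi$. Let $\varphi_n:S^n\to2^{\omega_1}$ and $X_n\subset\Sigma(\omega_1)$ be the map and the compact set given by Lemma~\ref{lem:level} for the family $(G^n_\xi)_\xi$. Since $G^n_\xi=\emptyset$ for $n\notin A_\xi$, every $t\in X_n$ satisfies $t\le a_n$.

\medskip\noindent\emph{The spaces.} Let $r_n=(-1/n,0)$ and (see Figure~\ref{fig:KL})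
\[
X=(\{0\}\times H)\cup\bigcup_{n}(\{1/n\}\times X_n),\qquad K=X\cup\{q_n:n\in\mathbb N\},\qquad L=X\cup\{r_n:n\in\mathbb N\}.
\]
By Lemma~\ref{lem:glue}, $X$, $K$ and $L$ are compact, zero-dimensional and embeddable in $2^{\omega_1}$. Every point of $L$ has countably many nonzero coordinates, so $L$ is Corson. The space $K$ contains $K_0$ as a closed subspace, so it is not Corson by Lemmas~\ref{lem:K0} and~\ref{lem:corson}(a). The points $q_n$ and $r_n$ are isolated, being the only points of $K$ and $L$ with $\tau=-1/n$; thus $K$ and $L$ are extensions of $X$. Since $r_n\to(0,0)\in X$, the constant sequence $\delta_{(0,0)}$ shadows $(r_n)$.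

\begin{figure}[ht]
\centering
\begin{tikzpicture}[x=5cm,y=1cm]
\draw[->] (-1.12,0) -- (1.12,0) node[right] {$\tau$};
\foreach \x/\t in {-1/$-1$,-0.5/$-\frac12$,0/$0$,0.5/$\frac12$,1/$1$}
  \draw (\x,0.06) -- (\x,-0.06) node[below] {\t};
\foreach \x in {1,0.5,0.333,0.25,0.2,0.167,0.143}
  \draw[thick] (\x,0.4) -- (\x,2.4);
\draw[very thick] (0,0.4) -- (0,2.4) node[above] {$H$};
\node[above] at (1,2.4) {$X_1$};
\node[above] at (0.5,2.4) {$X_2$};
\node[above] at (0.333,2.4) {$X_3$};
\foreach \x/\y in {-1/1.2,-0.5/1.8,-0.333/2.3,-0.25/1.9,-0.2/0.75,-0.167/2.15,-0.143/1.6}
  {\fill (\x,\y) circle (1.6pt); \draw (\x,0.4) circle (1.6pt);}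
\node[above] at (-1,1.2) {$q_1$};
\node[above] at (-0.5,1.8) {$q_2$};
\node[above] at (-1,0.4) {$r_1$};
\node[above] at (-0.5,0.4) {$r_2$};
\draw[dashed,->] (-0.48,1.75) to[bend right=25] node[pos=0.22,below] {$m_2$} (0.49,1.75);
\end{tikzpicture}
\caption{The spaces $K$ and $L$ in $T\times2^{\omega_1}$, with the cube drawn vertically. The bars form the Corson compact $X$, with levels $X_n$ over $\tau=1/n$ and $H$ over $\tau=0$. Adding the points $q_n$ (filled), which accumulate at every point $e_\xi$ of $H$, gives $K$; adding the points $r_n$ (open), which converge to one point, gives $L$. The measure $m_n$ on $X_n$ imitates the point mass at $q_n$.}\label{fig:KL}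
\end{figure}

\medskip\noindent\emph{Shadowing $(q_n)$.} For $g\in C(X)$ the function $g(1/n,\cdot)$ is continuous on $X_n$, so by Lemma~\ref{lem:level}
\[
m_n(g)=\int_{S^n}g(1/n,\varphi_n(s))\,d\nu^n(s)
\]
is defined, and $m_n$ is a linear functional with $|m_n(g)|\le\|g\|$. We must show that $f(q_n)-m_n(f|_X)\to0$ for all $f\in C(K)$. On coordinate functions this is a direct computation, but the $m_n$ are not multiplicative, so the statement does not pass to products. We therefore prove a stronger statement that does. Put
\[
d_n(f)=\int_{S^n}|f(1/n,\varphi_n(s))-f(q_n)|\,d\nu^n(s),\qquad\mathcal F=\{f\in C(K):d_n(f)\to0\}.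
\]
Then $|f(q_n)-m_n(f|_X)|\le d_n(f)$, so it suffices to show that $\mathcal F=C(K)$. Each $d_n$ is a seminorm that vanishes on constants and satisfies $d_n(f)\le2\|f\|$; hence $\mathcal F$ is a closed linear subspace containing the constants. From
\[
|f(x)g(x)-f(q)g(q)|\le|g(x)|\,|f(x)-f(q)|+|f(q)|\,|g(x)-g(q)|
\]
we get $d_n(fg)\le\|g\|d_n(f)+\|f\|d_n(g)$, so $\mathcal F$ is an algebra. For the first coordinate, $d_n(\tau)=|1/n-(-1/n)|=2/n$. For $\pi_\xi$ the integrand is $|\mathbf 1_{G^n_\xi}(s)-\mathbf 1_{A_\xi}(n)|$. It vanishes if $n\notin A_\xi$ and is the indicator of $S^n\setminus G^n_\xi$ if $n\in A_\xi$, so $d_n(\pi_\xi)\le(1-\varepsilon)^n$ by \eqref{eq:amp}. The functions $\tau$ and $\pi_\xi$ belong to $\mathcal F$ and separate the points of $K$, so $\mathcal F=C(K)$ by Stone--Weierstrass.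

\medskip\noindent\emph{Conclusion.} Lemma~\ref{lem:split}(a) gives $C(K)\cong C(X)\oplus c_0\cong C(L)$.
\end{proof}

\begin{remark}
Each part of $(\star)$ is used once: compactness of $S$ and closedness of the $F_\xi$ make $X_n$ compact, the countability condition makes $X_n$ Corson, and the uniform bound $\varepsilon$ gives \eqref{eq:amp}. The restriction to $n\in A_\xi$ cannot be dropped. Without it, a point $t$ with support $\{\xi_1,\dots,\xi_k\}$ would lie in the $n$th level for all $n\ge k$ (take $s_i\in F_{\xi_i}$ for $i\le k$), so the closure of the levels would contain $\{0\}\times2^{\omega_1}$. The cube is not Corson by Lemma~\ref{lem:corson}(c): the point $\mathbf 1$ is in the closure of the finitely supported points but is not the limit of a sequence of them.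
\end{remark}

\section{Martin's axiom for measure algebras}\label{sec:MA}

It remains to relate $(\star)$ to property (M) and to $\mathrm{MA}_{\omega_1}(\mathrm{ma})$.

\begin{lemma}\label{lem:notM}
If some Corson compact fails \textup{(M)}, then $(\star)$ holds.
\end{lemma}

\begin{proof}
Let $\mu$ be a probability measure on a compact subset of $\Sigma(\Gamma)$ whose support $S$ is not separable, and regard $\mu$ as a measure on $S$. Let $\Gamma_0$ be the set of $\gamma$ for which $U_\gamma=\{x\in S:x(\gamma)\ne0\}$ is nonempty. If $\Gamma_0$ were countable, $S$ would embed in $\mathbb R^{\Gamma_0}$ and be separable; so $\Gamma_0$ is uncountable. For $\gamma\in\Gamma_0$ the set $U_\gamma$ is nonempty and open in $S$, so $\mu(U_\gamma)>0$. It is the increasing union of the closed sets $F^k_\gamma=\{x\in S:|x(\gamma)|\ge1/k\}$, so $\mu(F^k_\gamma)\ge1/k$ for large $k$. One $k$ works for uncountably many $\gamma$; choose distinct $\gamma_\xi$ $(\xi<\omega_1)$ among them, and put $F_\xi=F^k_{\gamma_\xi}$ and $\varepsilon=1/k$. A point $x\in F_\xi$ has $\gamma_\xi\in\operatorname{supp}x$, so it lies in countably many $F_\xi$.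
\end{proof}

\begin{lemma}\label{lem:MA}
$(\star)$ holds if and only if $\mathrm{MA}_{\omega_1}(\mathrm{ma})$ fails.
\end{lemma}

\begin{proof}
\emph{Suppose that $\mathrm{MA}_{\omega_1}(\mathrm{ma})$ fails.} Let $(\mathfrak B,\mu)$ be a measure algebra and $D_\eta\subset\mathfrak B^+$ $(\eta<\omega_1)$ dense sets that no filter meets simultaneously. We turn filters into points. Let $S$ be the Stone space of $\mathfrak B$: its points are the ultrafilters of $\mathfrak B$, and $b\mapsto\hat b=\{u\in S:b\in u\}$ is an isomorphism of $\mathfrak B$ onto the algebra of clopen sets, which form a base. The functional $\sum_jc_j\mathbf 1_{\hat b_j}\mapsto\sum_jc_j\mu(b_j)$ is positive and of norm $1$ on a dense subspace of $C(S)$, so there is a probability measure $\nu$ on $S$ with $\nu(\hat b)=\mu(b)$ for all $b$.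

Let $O_\eta=\bigcup\{\hat b:b\in D_\eta\}$. By Zorn's lemma there is a maximal family of pairwise disjoint elements of $D_\eta$; it is countable, say $\{b_k\}$. Its supremum is $1$, for otherwise density would give an element of $D_\eta$ below the complement of the supremum, against maximality. Hence $\nu(O_\eta)\ge\sum_k\nu(\hat b_k)=\sum_k\mu(b_k)=1$. A point of $\bigcap_\eta O_\eta$ would be an ultrafilter meeting every $D_\eta$. So the closed null sets $S\setminus O_\eta$ cover $S$, and Lemma~\ref{lem:null} gives $(\star)$.

\medskip\noindent\emph{Suppose that $S,\nu,\varepsilon,(F_\xi)$ witness $(\star)$.} Let $\mathfrak B$ be the algebra of Borel sets of $S$ modulo null sets, with $[B]$ the class of $B$ and $\nu([B])=\nu(B)$. It is complete: given a family of classes, take a countable subfamily whose union has the largest possible measure; the class of this union is the supremum. So $(\mathfrak B,\nu)$ is a measure algebra.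

We want dense sets that force a filter to go inside $F_\xi$ for unboundedly many $\xi$. This is impossible below an element that is disjoint from all $[F_\xi]$ with large $\xi$, so we first pass to the part of $\mathfrak B$ that has no such elements. Put $b_\eta=\sup_{\xi\ge\eta}[F_\xi]$. The numbers $\nu(b_\eta)\ge\varepsilon$ do not increase with $\eta$. Choose $\eta_k$ with $\nu(b_{\eta_k})\to\inf_\eta\nu(b_\eta)$ and let $\eta_0=\sup_k\eta_k<\omega_1$. Then $\nu(b_\eta)$ is constant for $\eta\ge\eta_0$, and by strict positivity $b_\eta=b$ for all $\eta\ge\eta_0$, where $b=b_{\eta_0}$ and $\nu(b)\ge\varepsilon$. The algebra $\mathfrak B_b=\{p\in\mathfrak B:p\le b\}$ with the measure $\nu/\nu(b)$ is a measure algebra. For $\eta<\omega_1$ let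
\[
D_\eta=\{[C]\in\mathfrak B_b^+:C\text{ is closed and }C\subset F_\xi\text{ for some }\xi\ge\eta\}.
\]
Each $D_\eta$ is dense in $\mathfrak B_b^+$. Indeed, let $0\ne p=[P]\le b$. If $p$ were disjoint from $[F_\xi]$ for all $\xi\ge\max(\eta,\eta_0)$, it would be disjoint from their supremum $b$, which is impossible. So $\nu(P\cap F_\xi)>0$ for some $\xi\ge\eta$, and regularity gives a compact $C\subset P\cap F_\xi$ with $\nu(C)>0$; then $[C]\in D_\eta$ and $[C]\le p$.

Suppose that a filter meets every $D_\eta$, say in $[C_\eta]$ with $C_\eta$ closed, $C_\eta\subset F_{\xi_\eta}$ and $\xi_\eta\ge\eta$. Finitely many elements of a filter have a nonzero common lower bound, so finite intersections of the $C_\eta$ have positive measure and are nonempty. By compactness there is $s\in\bigcap_\eta C_\eta$. The set $\{\xi_\eta:\eta<\omega_1\}$ is unbounded in $\omega_1$, hence uncountable, and $s$ lies in all $F_{\xi_\eta}$, contrary to $(\star)$. So $\mathrm{MA}_{\omega_1}(\mathrm{ma})$ fails.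
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:equiv}]
Lemma~\ref{lem:MA} is $(1)\Leftrightarrow(6)$. The implication $(5)\Rightarrow(6)$ is Theorem~\ref{thm:main}(b), $(6)\Rightarrow(2)$ is Lemma~\ref{lem:notM}, and $(2)\Rightarrow(3)$ follows from Theorem~\ref{thm:M}. Finally $(3)\Rightarrow(4)\Rightarrow(5)$, since $C(L)$ is both a quotient and a subspace of itself.
\end{proof}

\begin{thebibliography}{9}

\bibitem{Gu} S. P. Gul'ko, 1977.

\bibitem{MR} E. Michael and M. E. Rudin, \emph{A note on Eberlein compacts}, Pacific J. Math. \textbf{72} (1977).

\end{thebibliography}
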